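# Sum-free sets from periodic inputs: which tails force a periodic output

## 1. The classification of periodic tails

Throughout, $M_{Sf}$ is a machine that turns an infinite 0-1 sequence (the input) into the characteristic sequence of a sum-free set of positive integers (the output). Its precise description comes right after the statements. The problem asks: if the input to $M_{Sf}$ is ultimately periodic, is the output necessarily ultimately periodic? The answer is no, and one can say exactly which periodic tails are responsible.

**Theorem 1.** There is a finite word $\pi$ such that $M_{Sf}$ with input $\pi(11110)^\infty$ has an output that is not ultimately periodic.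

**Theorem 2.** Let $w$ be a nonempty finite 0-1 word. There is a finite word $\pi$ such that $M_{Sf}$ with input $\pi w^\infty$ has an output that is not ultimately periodic if and only if $w$ contains a $1$. In particular ($w=1$), there is a sum-free set $S$ which is not ultimately periodic although every sufficiently large $n\notin S$ lies in $S+S$. So even ultimately constant input does not suffice.

Here $w^\infty=www\cdots$. As a statement, Theorem 1 is the case $w=11110$ of Theorem 2. We prove it separately and first: its construction is shorter and completely explicit. The proof of Theorem 2 is independent of it and uses a different mechanism.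

One half of Theorem 2 is immediate. If $w$ contains no $1$, the input has only finitely many $1$'s, so the output is a finite set, whose characteristic sequence ends in $000\cdots$. Everything else below is about producing aperiodic outputs.

## 2. The machine, covered numbers, and small inputs by hand

**Definition.** A set $S$ of positive integers is *sum-free* if there are no $x,y,z\in S$, with $x=y$ allowed, such that $x+y=z$. We write $Sf$ for the set of all sum-free subsets of $\mathbf N=\{1,2,3,\dots\}$ and identify a set with its characteristic 0-1 sequence. A sequence $s$ is *ultimately periodic* if there are $m$ and $p\ge1$ with $s(x+p)=s(x)$ for all $x\ge m$.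

**Definition.** The machine $M_{Sf}$ examines $n=1,2,3,\dots$ in turn. If $n=y+z$ for some $y,z$ already placed in $S$ ($y=z$ allowed), then $n\notin S$, and no input is read. Otherwise the machine reads the next unread input bit and puts $n\in S$ exactly when that bit is $1$.

**Definition.** For a set $S$ of positive integers, $n$ is *covered* if $n\in S+S=\{y+z:y,z\in S\}$, with $y=z$ allowed. The summands are then smaller than $n$. We write $[\mathcal P]$ for $1$ if the statement $\mathcal P$ holds and $0$ otherwise.

The machine reads input exactly at the uncovered numbers. The output $S$ is sum-free, because an element $z=x+y$ with $x,y\in S$ would have been rejected when it was examined. Infinitely many bits are read: otherwise $S$ would be finite, so $S+S$ would be finite, and all large $n$ would cause a read.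

The next lemma lets us forget about running the machine. We write down a set and read its input off.

**Lemma 3.** Let $S$ be sum-free. Then there are infinitely many uncovered $n$. List the bits $[n\in S]$ over the uncovered $n$ in increasing order. The machine with this input outputs $S$.

*Proof.* If $S$ is infinite, its elements are uncovered because $S$ is sum-free. If $S$ is finite, then $S+S$ is finite. So there are infinitely many uncovered numbers in either case. Now use induction on $n$. Suppose the output agrees with $S$ below $n$, and the bits read so far are those of the uncovered numbers below $n$. If $n$ is covered by $S$, the machine excludes $n$ without reading, and indeed $n\notin S$ by sum-freeness. If $n$ is uncovered, the machine reads the next bit of the list, which is $[n\in S]$. $\square$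

In particular $M_{Sf}$ is a bijection from $2^{\mathbf N}$ onto $Sf$. It is onto by Lemma 3. It is injective because two inputs that first differ at the $j$-th bit produce the same output up to the number at which the $j$-th bit is read, and differ there.

Here are three inputs by hand.

*Input $1111\cdots$.* The number $1$ goes in, $2=1+1$ is covered, $3$ goes in, $4=1+3$ is covered, and so on. The output is the set of odd numbers: its uncovered numbers are exactly the odd numbers, all with bit $1$. The period is $2$.

*Input $0111\cdots$.* The output is $S=\{n\equiv 2,3 \bmod 5\}$. Sums of two elements are $\equiv4,0,1$, so $S$ is sum-free. Every $n\ge4$ with $n\equiv 4,0,1$ is covered: if $n\equiv4$ or $n\equiv 0$, then $n-2\in S$; if $n\equiv1$ and $n\ge6$, then $n-3\in S$. The uncovered numbers are $1$ (bit $0$) and all elements of $S$ (bit $1$).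

*Input $101010\cdots$.* The output is $S=\{n\equiv1\bmod3\}$. Here $S+S$ consists of all $n\ge2$ with $n\equiv2\bmod3$. The uncovered numbers are $1,3,4,6,7,9,\dots$, with bits $1,0,1,0,1,0,\dots$.

The converse direction (ultimately periodic output implies ultimately periodic input) is a known fact and is not needed below.

## 3. Bounded look-back forces periodicity

A sensible first attempt is to prove that the answer is yes, by viewing the machine as a finite-state device and applying the pigeonhole principle. The following lemma shows how far this goes.

**Lemma 4.** Let the input be ultimately periodic with output $S$. Suppose there is a number $H$ such that every sufficiently large covered $n$ can be written $n=y+z$ with $y,z\in S$ and $y\le H$. Then $S$ is ultimately periodic.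

*Proof.* Choose $n_0>H$ such that the hypothesis holds for all covered $n\ge n_0$ and such that all bits read from $n_0$ on lie in the periodic part of the input. The second requirement can be met because infinitely many bits are read. For $n\ge n_0$ let the state $\sigma_n$ consist of the bits $[n-H\in S],\dots,[n-1\in S]$ and of the position, within the input period, of the next unread bit. The number $n$ is covered exactly when $n-y\in S$ for some $y\in S\cap[1,H]$. The set $S\cap[1,H]$ is fixed, so $\sigma_n$ decides whether $n$ is covered. It therefore determines $[n\in S]$ and $\sigma_{n+1}$. There are finitely many states, so $\sigma_n$, and with it $[n\in S]$, is ultimately periodic. $\square$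

The attempt stops at the hypothesis. Nothing prevents a number $n$ from being covered only by two summands near $n/2$, and then its fate depends on a part of $S$ that no bounded window sees. By Lemma 4, every counterexample must contain, for each $H$, infinitely many covered $n$ whose representations all have both summands larger than $H$. This tells us what to build: a set in which a few residue classes are governed by sums of two large elements, and in which all other residues are taken care of and do not interfere.

## 4. Two tools: progressions and filler sets

The first tool detects aperiodicity by looking at one residue class.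

**Lemma 5.** Let $m\ge1$, let $c$ be an integer and $S$ a set of positive integers. If the sequence $q\mapsto[c+qm\in S]$ (for large $q$) has infinitely many $1$'s and arbitrarily long runs of $0$'s, then $S$ is not ultimately periodic.

*Proof.* Suppose $S$ is ultimately periodic with period $P$. Then $Pm$ is also a period, so $[c+(q+P)m\in S]=[c+qm\in S]$ for $q\ge q_0$, say. Since there are infinitely many $1$'s, every run of $0$'s is finite, and only finitely many runs begin before $q_0$. So some run of length at least $P$ begins at or after $q_0$. Periodicity makes all later terms $0$, a contradiction. $\square$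

The second tool is a finite set whose elements represent prescribed residues modulo $m$ and whose internal sums are harmless because of their size.

**Lemma 6.** Let $m\ge2$, let $Q\subset\mathbf Z_m$ contain $0$, and write $\mathbf Z_m\setminus Q=\{\rho_1,\dots,\rho_h\}$ with representatives $0\le\rho_j<m$, so that $h\le m-1$. Put $\varphi_j=\rho_j+2m(m+j)$ and $F=F(m,Q)=\{\varphi_1,\dots,\varphi_h\}$. Then:

- $F\subset(2m^2,4m^2)$, hence $F+F\subset(4m^2,8m^2)$;
- distinct elements of $F$ differ by more than $m$;
- the residues of $F$ are exactly those of $\mathbf Z_m\setminus Q$, each occurring once.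

*Proof.* We have $\varphi_j\ge 2m(m+1)>2m^2$ and $\varphi_j\le m-1+2m(2m-1)=4m^2-m-1<4m^2$. For $j>j'$, $\varphi_j-\varphi_{j'}\ge 2m-(m-1)=m+1$. The last point is clear since $\varphi_j\equiv\rho_j$. $\square$

For example, $m=3$ and $Q=\{0\}$ give $\varphi_1=1+6\cdot4=25$ and $\varphi_2=2+6\cdot5=32$. Then $F=\{25,32\}\subset(18,36)$, the difference is $7>3$, and $F+F=\{50,57,64\}\subset(36,72)$.

The set $F$ is used as follows. Suppose $S$ consists, apart from $F$, of numbers with residues in a set $T$, and we want to control exactly how numbers with residue in some larger set $Sp\supset T$ are covered. Take $Q=Sp-T$. Then (element of $F$) $+$ (number with residue in $T$) never has a residue in $Sp$, so $F$ does not disturb the controlled residues. Outside $Sp$ we want the opposite, namely that everything is covered with the help of $F$, and this will need an argument.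

## 5. How a zero can slip from class to class

Here is the mechanism behind Theorem 1, before any verification. Fix a modulus $m$ and five residues $x_1<\dots<x_5$ in $(0,m)$. Suppose that in some region the only uncovered numbers are those in the five classes $x_i$ modulo $m$, and the input reads $11110\,11110\cdots$. Each block of length $m$ contains one number of each class, so the $0$ falls in every block on the same class, say class $i$. That class is switched off: let $\lambda$ be its last element.

Now consider the numbers $n\equiv 2x_i$, and arrange matters so that they can be covered only by two elements of class $i$. As long as $n\le2\lambda$ this works, using elements of class $i$ near $n/2$. The number $2\lambda+m$ is out of reach. It is uncovered, and the machine must read a bit for it. If $2x_i$ sits just before $x_i$ in the block, then the bits $1111$ have just been given to classes $i+1,\dots,i+4$ (cyclically), so the bit read at $2\lambda+m$ is $0$. The pattern has slipped by one place: the next bits $1111$ go to classes $i,i+1,i+2,i+3$, and the $0$ falls on class $i-1$. Class $i$ is on again, class $i-1$ is off, and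 after roughly doubling the length the same thing happens to class $i-1$. The phases double in length, so no class can be ultimately periodic.

What has to be arranged: all other residues must be covered at all times, in particular around the moments of switching, when two classes are affected at once. We do not run the machine. We write down the set $S^*$ that this story predicts and compute its uncovered numbers, and Lemma 3 does the rest.

## 6. Five residue classes modulo $10^6$

Let $m=10^6$, $y_i=10^{5-i}$ and $x_i=m-y_i$ for $1\le i\le5$. Then $0<x_1<\dots<x_5<m$.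

**Step 1: independence.** The purpose is to have no accidental coincidences between small combinations of the $x_i$:
$$\text{if } |c_i|\le9 \text{ and } \sum c_ix_i\equiv0\pmod m,\ \text{ then all } c_i=0. \tag{1}$$
Indeed $\sum c_iy_i\equiv0\pmod m$ and $|\sum c_iy_i|\le9\cdot11111=99999<m$, so $\sum c_i10^{5-i}=0$ as integers. Reducing modulo $10$ gives $10\mid c_5$, hence $c_5=0$. Divide by $10$ and repeat.

By (1), a residue has at most one expression $\sum c_ix_i$ with all coefficients in $[-4,4]$. We may therefore compare such residues as coefficient vectors.

**Step 2: the order inside a block.** This is what makes the zero land in the right place. The representative of $2x_i$ in $[0,m)$ is $g_i=m-2y_i$, and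
$$0<g_1<x_1<g_2<x_2<\dots<g_5<x_5<m. \tag{2}$$
For instance $g_1=m-20000$, $x_1=m-10000$, $g_2=m-2000$, $x_2=m-1000$, and finally $g_5=m-2$, $x_5=m-1$.

**Step 3: a partition of the residues, and the filler.** We separate the residues to be controlled from the rest. All sets are taken modulo $m$:
$$X=\{x_i\},\quad Sp=X\cup\{2x_i\},\quad C=\{x_i+x_j:i\ne j\},\quad R=\mathbf Z_m\setminus(Sp\cup C),\quad Q=\{s-x_k:s\in Sp,\ 1\le k\le5\}.$$
Then $0\in Q$, and we let $F=F(m,Q)$ as in Lemma 6. An integer is *of class $i$* if it is $\equiv x_i$, and it is an *$X$-number* if it is of some class. Since $x_i=2x_i-x_i\in Q$, no element of $F$ is an $X$-number.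

**Lemma 7.** For $r\in R$, at least three indices $i$ satisfy $r-x_i\notin Q$.

*Proof.* Suppose $r-x_i\in Q$. Then $r\equiv x_i+x_j-x_k$ or $r\equiv x_i+2x_j-x_k$ for some $j,k$. If $k=i$, then $r\equiv x_j$ or $2x_j$, which lies in $Sp$. If $k=j$, then $r\equiv x_i\in Sp$ or $r\equiv x_i+x_j\in C\cup Sp$. Both contradict $r\in R$, so $k\notin\{i,j\}$. Thus $r$ is given by a vector $\varepsilon_i+\varepsilon_j-\varepsilon_k$ or $\varepsilon_i+2\varepsilon_j-\varepsilon_k$ (unit vectors) with entries in $[-1,3]$. All such vectors representing $r$ coincide by (1). Every bad index $i$ lies in the positive support of this one vector, which is $\{i,j\}$ and has at most two elements. So at most two of the five indices are bad. $\square$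

For example, $r=x_1+x_2-x_3$ lies in $R$, because its vector differs from all vectors of $Sp\cup C$. Here $r-x_1=x_2-x_3$ and $r-x_2=x_1-x_3$ are in $Q$. On the other hand $r-x_3=x_1+x_2-2x_3$, and $r-x_4$, $r-x_5$ have two negative coordinates, so none of these three is in $Q$. There are exactly three good indices.

The number five is used here. In any bounded window at most two classes will be affected by switching, and three good indices survive this.

## 7. The set $S^*$ with a rotating off-class

**Step 1: the switching times.** Let $N=8m^2$ and $N'=8N=64m^2$. Let $i_k\in\{1,\dots,5\}$ with $i_k\equiv-k\pmod5$, so $i_0=5$, $i_1=4$, $i_2=3$, $i_3=2$, $i_4=1$, $i_5=5$. Put $u_0=N'$ and recursively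
$$\lambda_k=\max\{n<u_k:\ n\equiv x_{i_k}\},\qquad u_{k+1}=2\lambda_k+m. \tag{3}$$
The first values are $\lambda_0=N'-1$, $u_1=2N'+m-2$, $\lambda_1=2N'+m-10$, $u_2=4N'+3m-20$.

For $k\ge1$ we have $u_k\equiv2x_{i_{k-1}}$, while $u_0\equiv0$. By (1) neither of these is $\equiv x_j$ for any $j$, so no $u_k$ is an $X$-number. Hence $u_k-m<\lambda_k<u_k$. From $u_{k+1}-m=2\lambda_k$ we get
$$u_{k+1}-m>2(u_k-m),\qquad u_k\ge64m^2,\qquad u_k-4m^2>u_{k-1}\ (k\ge1). \tag{4}$$
The first inequality says $u_{k+1}>2u_k-m$, which exceeds $u_k$ when $u_k>m$, so the sequence increases from $64m^2$. For the third, $u_k-u_{k-1}>u_{k-1}-m\ge64m^2-m>4m^2$.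

*Phase $k$* is the open interval $(u_k,u_{k+1})$. Every $X$-number greater than $N'$ lies in exactly one phase. Class $i_k$ is *off* in phase $k$, and the other four classes are *on* there.

**Step 2: the definition.** Let $X_0=\{x_1,\dots,x_5\}$ as integers in $(0,m)$, and
$$S_0=X_0\cup F\cup\{n:N<n\le N',\ n\text{ an }X\text{-number}\},$$
$$S^*=S_0\cup\{n>N':\ n\text{ of class }j,\ u_k<n<u_{k+1},\ j\ne i_k\}.$$
Every element of $S^*$ is either an $X$-number or in $F$, not both. Moreover
$$\lambda_k\in S^*\quad\text{for all }k. \tag{5}$$
Indeed $\lambda_0=N'-1\in S_0$. For $k\ge1$, $u_{k-1}<u_k-m<\lambda_k<u_k$ puts $\lambda_k$ in phase $k-1$, and its class $i_k$ differs from $i_{k-1}$.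

**Step 3: sums that land in $Sp$.** The purpose is to list once and for all how a controlled number can be covered.

**Lemma 8.** Let $n\ge8m^2$ be a sum $n=y+z$ with $y,z\in S^*$. Then $n$ is not an $X$-number. If $n\equiv2x_i$, then $y$ and $z$ are both of class $i$.

*Proof.* Let $n\equiv s\in Sp$. If $y,z\in F$, then $n<8m^2$, which is excluded. If exactly one of them is in $F$, the other is of some class $a$, and the element of $F$ has residue $s-x_a\in Q$, contradicting Lemma 6. So $y,z$ are of classes $a,b$, and $x_a+x_b\equiv s$. By (1), compare vectors: $s=x_j$ is impossible, since its coordinate sum is $1$ and not $2$, and $s=2x_i$ forces $a=b=i$. $\square$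

**Step 4: $S_0$ is sum-free.** This handles the bounded part of $S^*$. Suppose $z=y+y'$ with all three in $S_0$.

First let $z$ be an $X$-number. If $y,y'$ are both $X$-numbers, we get $x_a+x_b\equiv x_j$, contradicting (1). If exactly one is in $F$, its residue is some $x_j-x_a\in Q$, a contradiction. If both are in $F$, then $4m^2<z<8m^2=N$, but the $X$-numbers in $S_0$ are $<m$ or $>N$.

Now let $z\in F$. Then $y,y'<z<4m^2$, so $y,y'\in X_0\cup F$. Two elements of $X_0$ have sum less than $2m<2m^2<z$. Two elements of $F$ have sum greater than $4m^2>z$. One of each would give two elements of $F$ differing by less than $m$, contrary to Lemma 6.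

## 8. The uncovered numbers beyond $N'$

**Lemma 9.** Let $n>N'$. Then $n$ is not covered by $S^*$ if and only if $n$ is an $X$-number or $n=u_k$ for some $k\ge1$.

*Proof.* Steps 1 and 2 show that the listed numbers are uncovered. Steps 3 to 6 show that all others are covered, one residue type at a time.

**Step 1: $X$-numbers are uncovered.** This is Lemma 8.

**Step 2: $u_{k+1}$ is uncovered, for $k\ge0$.** Here the supply of class-$i_k$ elements runs out. Let $i=i_k$ and suppose $u_{k+1}=y+z$ with $y\ge z$ in $S^*$. Since $u_{k+1}\equiv2x_i$, Lemma 8 says that $y$ and $z$ are of class $i$. Now $\lambda_k<\lambda_k+m/2=u_{k+1}/2\le y<u_{k+1}$. There is no class-$i$ integer in $(\lambda_k,u_k]$, by the choice of $\lambda_k$ and because $u_k$ is not an $X$-number. So $y$ lies in phase $k$, where class $i$ is off, and $y\notin S^*$, a contradiction.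

From now on $n>N'$ is neither an $X$-number nor one of the $u_k$, so it lies in phase $k$ for some $k\ge0$.

**Step 3: $n\equiv2x_j$ with $j\ne i_k$.** We cover $n$ by the small element $x_j$ and an element just below $n$. Let $z=n-x_j$. It is of class $j$, and $z>n-m>N$. If $z>u_k$, then $z$ is in phase $k$, where class $j$ is on, so $z\in S^*$. If $z\le u_k$ and $k=0$, then $N<z\le N'$ and $z\in S_0$. In the remaining case $k\ge1$ and $z<u_k$ ($z=u_k$ is impossible, since $u_k$ is not an $X$-number), so $u_k-m<z<u_k$, and $z$ is in phase $k-1$ by (4). Then $z\in S^*$ unless $j=i_{k-1}$. But if $j=i_{k-1}$, then $n\equiv2x_{i_{k-1}}\equiv u_k$ and $n>u_k$, so $n\ge u_k+m$ and $z>u_k$, contrary to assumption. Hence $z\in S^*$ in every case, and $n=x_j+z$ is covered.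

**Step 4: $n\equiv2x_i$ with $i=i_k$.** These are the numbers covered by two large elements of class $i$. We have $n\equiv u_{k+1}$ and $n<u_{k+1}$, so $n\le u_{k+1}-m=2\lambda_k$. Put $B=u_{k-4}$ if $k\ge5$ and $B=N$ if $k\le4$. Class $i$ is on in phases $k-4,\dots,k-1$ (those that exist), because $i_{k'}\ne i_k$ for $1\le k-k'\le4$, and all $X$-numbers in $(N,N']$ are in $S^*$. Hence all class-$i$ integers in $(B,\lambda_k]$ lie in $S^*$.

Since $n\equiv2x_i\pmod m$, we can write $n=y+z$ with $y,z$ of class $i$ and $z-y\in\{0,m\}$: if $n=2x_i+tm$, split $t$ as evenly as possible. Then $z\le(n+m)/2\le\lambda_k+m/2$, and $z\equiv\lambda_k\pmod m$, so $z\le\lambda_k$. From below, $y\ge(n-m)/2>(u_k-m)/2$. If $k\ge5$, four applications of (4) give $(u_k-m)/2>8(u_{k-4}-m)\ge u_{k-4}=B$, where the last inequality holds because $7u_{k-4}\ge8m$. If $k\le4$, then $(u_k-m)/2\ge(8N-m)/2>N=B$. So $y,z\in(B,\lambda_k]$, both are in $S^*$, and $n$ is covered.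

This is the behavior that Lemma 4 demands. By Lemma 8, every representation of such an $n$ uses two elements of class $i$. Neither lies in phase $k$, so both are at most $\lambda_k$, and the smaller one is at least $n-\lambda_k>n-u_k$, which is unbounded.

**Step 5: $n\equiv x_a+x_b$ with $a\ne b$.** There are two natural ways to cover $n$. Let $z=n-x_a$ (class $b$) and $z'=n-x_b$ (class $a$), both in $(n-m,n)$ and both $>N$. If $z\in S^*$ or $z'\in S^*$, then $n=x_a+z$ or $n=x_b+z'$ is covered. Suppose both fail.

If $k=0$, then $z\notin S^*$ forces $b=i_0$, and $z'\notin S^*$ forces $a=i_0$, so $a=b$, a contradiction.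

If $k\ge1$, then $z$ and $z'$ lie in phase $k-1$ or phase $k$, by (4). A number of class $c$ in phase $k$ (or phase $k-1$) fails to be in $S^*$ only when $c=i_k$ (or $c=i_{k-1}$). Since $a\ne b$, we get $\{a,b\}=\{i_{k-1},i_k\}$, and one of $z,z'$ is in phase $k-1$, that is, below $u_k$. So $u_k<n<u_k+m$: we are right after a switch. By symmetry let $a=i_k$ and $b=i_{k-1}$. The rescue is the element $\lambda_{k-1}$, which is of class $b$ and lies in $S^*$ by (5). Put $y=n-\lambda_{k-1}$, of class $a$. Since $u_k=2\lambda_{k-1}+m$ and $u_k<n<u_k+m$,
$$u_{k-1}<\lambda_{k-1}+m<y<\lambda_{k-1}+2m<2\lambda_{k-1}+m=u_k .$$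
So $y$ is in phase $k-1$ and of class $a=i_k\ne i_{k-1}$. Hence $y\in S^*$, and $n=y+\lambda_{k-1}$ is covered.

**Step 6: $n\equiv r\in R$.** Here the filler does the work. By Lemma 7 there are three indices $i$ with $r-x_i\notin Q$. For each of them let $\varphi^{(i)}\in F$ be the element $\equiv r-x_i$. Then $z_i=n-\varphi^{(i)}$ is of class $i$, lies in $(n-4m^2,n)$, and satisfies $z_i>N'-4m^2>N$. If $k\ge1$, then $z_i>u_k-4m^2>u_{k-1}$ by (4), so $z_i$ lies in phase $k$ or $k-1$, and $z_i\notin S^*$ is possible only for $i\in\{i_k,i_{k-1}\}$. If $k=0$, then $z_i$ lies in $(N,N']$ or in phase $0$, and $z_i\notin S^*$ is possible only for $i=i_0$. At least one of the three $z_i$ is therefore in $S^*$, and $n=\varphi^{(i)}+z_i$ is covered.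

Since $\mathbf Z_m=X\cup\{2x_j\}\cup C\cup R$, all cases are done. $\square$

## 9. The input of $S^*$ is $\pi(11110)^\infty$

**Step 1: $S^*$ is sum-free.** This is needed for Lemma 3. If $y+z=t$ with $y,z,t\in S^*$ and $t\le N'$, then all three lie in $S^*\cap[1,N']=S_0$, which is sum-free. If $t>N'$, then $t$ is an $X$-number and is uncovered by Lemma 9.

**Step 2: the bits.** By Lemma 3, the input producing $S^*$ is a finite word $\pi$ (the bits of the uncovered $n\le N'$) followed by the bits of the uncovered $n>N'$, which Lemma 9 lists. We compute the latter, with class indices modulo $5$. In increasing order the $X$-numbers run cyclically through the classes $1,2,3,4,5$.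

The first $X$-number after $u_k$ has class $i_k+1$. For $k\ge1$ this holds because $u_k\equiv g_{i_{k-1}}$ is followed, by (2), by a number of class $i_{k-1}=i_k+1$. For $k=0$, $N'\equiv0$ is followed by class $1=i_0+1$. The last $X$-number before $u_{k+1}\equiv g_{i_k}$ has, by (2), class $i_k-1=i_k+4$. So phase $k$ contains the classes $i_k+1,i_k+2,i_k+3,i_k+4,i_k,i_k+1,\dots,i_k+4$. Exactly class $i_k$ gets bit $0$, and phase $k$ contributes $(11110)^{t_k}1111$ for some $t_k\ge0$. Then $u_{k+1}\notin S^*$ (it is not an $X$-number and is too large for $F$) contributes $0$. Together, phase $k$ and $u_{k+1}$ contribute $(11110)^{t_k+1}$. The whole tail is $(11110)^\infty$.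

**Step 3: aperiodicity.** Class $5$ is missing from $S^*$ throughout the phases $k\equiv0\pmod5$, whose lengths $u_{k+1}-u_k>u_k-m$ tend to infinity, and it is fully present in all other phases. By Lemma 5 with $c=x_5$, $S^*$ is not ultimately periodic. This proves Theorem 1. $\blacksquare$

## 10. Constant input: switches that consume one bit in either position

The slipping zero cannot work for the tail $111\cdots$: shifting a constant word changes nothing. We need a second mechanism, in which the number of uncovered numbers per block stays constant and all information sits in where they are. (From here on all letters start afresh.)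

The basic device is a *switch*: two residues $c<c^*$ and a small element $\kappa=c^*-c$ of $S$. Write $c_q=c+qm$ for the number with residue $c$ in block $q$. Then $c^*_q=c_q+\kappa$, and we arrange that this is the only way to cover $c^*_q$. Suppose every uncovered number in this slot gets the bit $1$. If $c_q$ is uncovered, it enters $S$, and $c^*_q$ is covered. If $c_q$ is covered, it is not in $S$, and $c^*_q$ is uncovered and enters $S$. In both cases the slot consumes exactly one bit $1$, so the input cannot tell the two positions apart.

We use four switches $a,u,b,v$, with $u=2a$ and $v=2b$. Let $A=\{q:a_q\in S\}$ and $B=\{q:b_q\in S\}$. Since $a_q+a_{q'}=u_{q+q'}$, the number $u_q$ is covered when $q\in A+A$. So $u_q\in S$ iff $q\notin A+A$, and similarly $v_q\in S$ iff $q\notin B+B$. These two switches look back to about $q/2$. Further small elements let $b_q$ be covered exactly when $a_q\in S$ or $u_q\in S$, and $a_q$ exactly when $b_{q-1}\in S$ or $v_{q-1}\in S$. The resulting rules are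
$$q\in A\iff q-1\notin B\ \text{and}\ q-1\in B+B,\qquad q\in B\iff q\notin A\ \text{and}\ q\in A+A. \tag{6}$$
These rules have a solution that alternates between $A$ and $B$ on intervals of growing length. Here is a small instance, for $q>10$, with
$$B=\{2\}\cup[6,10]\cup[22,42]\cup\cdots,\qquad A=[4,5]\cup[12,21]\cup[44,85]\cup\cdots .$$

- $q=11$: $10\in B$, so $11\notin A$. Sums of elements of $A$ below $11$ are at most $10$, so $11\notin A+A$ and $11\notin B$.
- $q=12$: $11\notin B$ and $11=2+9\in B+B$, so $12\in A$.
- $q=22$: elements of $B$ below $21$ are at most $10$, so $21\notin B+B$ and $22\notin A$. As $22=4+18\in A+A$, we get $22\in B$.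
- $q=43$: $42\in B$, so $43\notin A$. Elements of $A$ below $43$ are at most $21$, so $43\notin A+A$ and $43\notin B$.
- $q=44$: $43\notin B$ and $43=6+37\in B+B$, so $44\in A$.

The rest of the proof builds residues for which (6) is exactly what happens, puts the other bits of $w$ into further slots, and covers everything else by a filler.

## 11. Parameters and their independence

Let $w$ contain a $1$.

**Step 1: slots.** We assign residues to the letters of a word so that the uncovered numbers of a block come in the right order. Let $W=W_1\cdots W_L$ be a power of $w$ with at least $7$ ones. Fix indices $l_1<l_2<l_3<l_4$ with $W_{l_j}=1$; they will carry the four switches. At least three other indices $l$ have $W_l=1$. Each of these gets a parameter $d_l$, and $D$ is the set of the $d_l$, so $|D|\ge3$. Each index $l$ with $W_l=0$ gets a parameter $e_l$, and $E$ is the set of the $e_l$. Further parameters are $a,b,a^*,b^*,u^*,v^*$. There are $n_0=(L-4)+6=L+2$ parameters in total.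

Let $m$ be a large prime and choose integers
$$a\in(.10m,.12m),\quad a^*\in(.13m,.14m),\quad u^*\in(.25m,.26m),$$
$$b\in(.30m,.32m),\quad b^*\in(.33m,.34m),\quad v^*\in(.65m,.66m).$$
Set $u=2a\in(.20m,.24m)$ and $v=2b\in(.60m,.64m)$. The $d_l,e_l$ are chosen in fixed disjoint subintervals, in increasing order of $l$, of $(0,.10m)$ if $l<l_1$; of $(.14m,.20m)$ if $l_1<l<l_2$; of $(.26m,.30m)$ if $l_2<l<l_3$; of $(.34m,.60m)$ if $l_3<l<l_4$; and of $(.66m,m)$ if $l>l_4$. So inside $(0,m)$ the residues appear in the order of *slots* $1,2,\dots,L$, where slot $l_1$ is $\{a<a^*\}$, slot $l_2$ is $\{u<u^*\}$, slot $l_3$ is $\{b<b^*\}$, slot $l_4$ is $\{v<v^*\}$, and any other slot $l$ is $\{d_l\}$ or $\{e_l\}$.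

**Step 2: independence.** As in (1), accidental relations must be excluded, this time by counting. The choice can be made so that
$$\text{no relation }\sum c_i\theta_i\equiv0\pmod m\text{ with }|c_i|\le10,\text{ not all }c_i=0,\text{ holds among the }n_0\text{ parameters }\theta_i. \tag{7}$$
Each parameter ranges over the integers of an interval of length at least $\eta m$, where $\eta>0$ depends only on $L$ (the subintervals are fixed fractions of $m$). So it has at least $\eta m-1$ values, and there are at least $(\eta m-1)^{n_0}$ choices in all. There are fewer than $21^{n_0}$ nontrivial relations. For each of them some $c_i\neq0$ is invertible modulo the prime $m>10$, so $\theta_i$ is determined by the other parameters, and the relation has at most $m^{n_0-1}$ solutions. For large $m$ we have $(\eta m-1)^{n_0}>21^{n_0}m^{n_0-1}$, so a good choice exists. We fix one.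

By (7), a residue has at most one expression as a combination of the parameters with all coefficients in $[-5,5]$. Two combinations with coefficient differences at most $10$ that represent the same residue are the same vector in $\mathbf Z^{n_0}$. In this comparison $u$ is the vector $2a$ and $v$ is the vector $2b$.

**Step 3: the filler.** Put
$$T=\{a,b,u,v,a^*,b^*,u^*,v^*\}\cup D,\qquad Sp=T\cup E,\qquad Q=Sp-T\subset\mathbf Z_m,\qquad F=F(m,Q).$$
Here $0\in Q$ since $T\subset Sp$. Elements of $Sp$ are vectors with coordinates in $\{0,1,2\}$, and they are pairwise distinct residues.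

**Lemma 10.** For every residue $r\notin Sp$ there is $d\in D$ with $r-d\notin Q$.

*Proof.* Otherwise, for three distinct $d\in D$, we have $r=d+s-t$ with $s\in Sp$, $t\in T$ (depending on $d$), and $t\ne d$ because $r\ne s$. The vectors $d+s-t$ have entries in $[-2,3]$, so by (7) the three are the same vector. Its coefficient at each of the three $d$'s is at least $1$: the only element of $T$ with a nonzero $d$-coordinate is $d$ itself, and $t\ne d$. But $d+s-t$ has at most two positive coordinates belonging to $D$, namely the one of $d$ and possibly the one of $s$. This is a contradiction. $\square$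

## 12. The control elements

The small elements that wire the switches together are $K_0=\{\kappa_1,\dots,\kappa_8\}$, where
$$\kappa_1=b-a,\quad\kappa_2=m-b+a,\quad\kappa_3=b-2a,\quad\kappa_4=m+a-2b,$$
$$\kappa_5=a^*-a,\quad\kappa_6=b^*-b,\quad\kappa_7=u^*-2a,\quad\kappa_8=v^*-2b.$$
All lie in $(0,m)$. For instance $\kappa_3>.30m-.24m>0$, and $\kappa_4$ lies between $m+.10m-.64m=.46m$ and $m+.12m-.60m=.52m$. For $\kappa_1,\kappa_2$ use $a<b<m$; for $\kappa_5,\dots,\kappa_8$ use the order inside the slots.

The next lemma says that these elements do what they were made for and nothing else.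

**Lemma 11.**

(i) For $t\in T$, $\kappa_i+t\in Sp$ modulo $m$ only in the cases $\kappa_1+a=b$, $\kappa_2+b=a$, $\kappa_3+u=b$, $\kappa_4+v=a$, $\kappa_5+a=a^*$, $\kappa_6+b=b^*$, $\kappa_7+u=u^*$, $\kappa_8+v=v^*$.

(ii) For $t,t'\in T$, $t+t'\in Sp$ only in the cases $a+a=u$ and $b+b=v$.

(iii) $\kappa_i+\kappa_j\not\equiv\kappa_l$ for all $i,j,l$ ($i=j$ allowed).

*Proof.* All vectors that occur have entries in $[-4,4]$, and any two that we compare differ by at most $6$ in each entry. So (7) allows us to compare vectors.

(i) Elements of $Sp$ have nonnegative coordinates, so the negative coordinate of $\kappa_i$ must be compensated by $t$. The only elements of $T$ with a nonzero $a$-coordinate are $a$ and $u=2a$; those with a nonzero $b$-coordinate are $b$ and $v=2b$.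

- $\kappa_1=b-a$: $t=a$ gives $b$, and $t=2a$ gives $a+b\notin Sp$. 
- $\kappa_2\equiv a-b$: $t=b$ gives $a$, and $t=2b$ gives $a+b\notin Sp$.
- $\kappa_3=b-2a$: only $t=2a$ compensates, and it gives $b$.
- $\kappa_4\equiv a-2b$: only $t=2b$ compensates, and it gives $a$.
- $\kappa_5=a^*-a$: $t=a$ gives $a^*$, and $t=2a$ gives $a^*+a\notin Sp$.
- $\kappa_6=b^*-b$: $t=b$ gives $b^*$, and $t=2b$ gives $b^*+b\notin Sp$.
- $\kappa_7=u^*-2a$: only $t=2a$ compensates, and it gives $u^*$.
- $\kappa_8=v^*-2b$: only $t=2b$ compensates, and it gives $v^*$.

(ii) The vector $t+t'$ has coordinate sum at least $2$. The only elements of $Sp$ with coordinate sum at least $2$ are $2a$ and $2b$, with sum exactly $2$. So $t,t'$ both have coordinate sum $1$, and $t=t'=a$ or $t=t'=b$.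

(iii) Suppose $\kappa_i+\kappa_j\equiv\kappa_l$. Each of $\kappa_5,\dots,\kappa_8$ has coefficient $1$ at its own starred parameter, and no other $\kappa$ involves that parameter. If one of $\kappa_5,\dots,\kappa_8$ occurs among the three, comparing starred coordinates therefore forces $l\in\{i,j\}$, so the other summand is $\equiv0$. This is impossible, since every $\kappa$ is a nonzero vector with small entries. Otherwise $i,j,l\le4$, and in the coordinates $(a,b)$ the elements $\kappa_1,\dots,\kappa_4$ are
$$(-1,1),\quad(1,-1),\quad(-2,1),\quad(1,-2),$$
with coordinate sums $0,0,-1,-1$. If $l\in\{1,2\}$, then $i,j\in\{1,2\}$ and the sum $\kappa_i+\kappa_j$ is $(-2,2)$, $(0,0)$ or $(2,-2)$, none of which is $\pm(1,-1)$. If $l\in\{3,4\}$, then exactly one of $i,j$ is in $\{3,4\}$, say $i$, and $\kappa_j=\kappa_l-\kappa_i\in\{(0,0),\pm(3,-3)\}$, whereas $j\in\{1,2\}$ means $\kappa_j=\pm(1,-1)$. Both cases are contradictory. $\square$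

For $c\in[0,m)$ put $c_q=c+qm$, the element with residue $c$ in *block* $q$. Since $u=2a$ and $v=2b$ hold as integers below $m$, we have the integer identities
$$a_q+a_{q'}=u_{q+q'},\quad b_q+b_{q'}=v_{q+q'},\quad a_q+\kappa_1=b_q,\quad b_{q-1}+\kappa_2=a_q,\quad u_q+\kappa_3=b_q,\quad v_{q-1}+\kappa_4=a_q, \tag{8}$$
$$a_q+\kappa_5=a^*_q,\quad b_q+\kappa_6=b^*_q,\quad u_q+\kappa_7=u^*_q,\quad v_q+\kappa_8=v^*_q. \tag{9}$$
For example $b_{q-1}+\kappa_2=b+(q-1)m+m-b+a=a+qm$. The summand $m$ in $\kappa_2$ and $\kappa_4$ is what produces the shift from $q-1$ to $q$.

## 13. The alternating intervals and the set $S^*$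

**Step 1: two sets of block numbers.** Let $x_0=8m$, $x_{k+1}=4x_k+1$, and (with integer intervals)
$$\mathbb B=\bigcup_{k\ge0}[x_k+1,\,2x_k],\qquad\mathbb A=\bigcup_{k\ge0}[2x_k+2,\,4x_k+1]. \tag{10}$$
Since $4x_k+1=x_{k+1}$, the integers $\ge x_0+1$ split in order into $[x_0+1,2x_0]\subset\mathbb B$, the gap $\{2x_0+1\}$, $[2x_0+2,x_1]\subset\mathbb A$, $[x_1+1,2x_1]\subset\mathbb B$, the gap $\{2x_1+1\}$, and so on. (The small instance in Section 10 is the same recipe with $x_0=1$, $x_1=5$, $x_2=21$.)

**Lemma 12.**

(i) $2x_k+1\notin\mathbb A+\mathbb A$ for $k\ge1$, and $[x_k+1,2x_k]\subset\mathbb A+\mathbb A$ for $k\ge2$.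

(ii) $4x_k+1\notin\mathbb B+\mathbb B$ and $[2x_k+1,4x_k]\subset\mathbb B+\mathbb B$ for $k\ge1$.

*Proof.* (i) Elements of $\mathbb A$ below $2x_k+1$ are at most $4x_{k-1}+1=x_k$, so their sums are at most $2x_k$. For the second statement put $k=j+1$ with $j\ge1$. The interval is $[4x_j+2,8x_j+2]$. Adding $[2x_j+2,4x_j+1]$ to itself gives $[4x_j+4,8x_j+2]$. The two missing numbers $4x_j+2,\,4x_j+3$ come from
$$[2x_{j-1}+2,x_j]+[2x_j+2,4x_j+1]=[2x_{j-1}+2x_j+4,\,5x_j+1],$$
because $2x_{j-1}+2x_j+4\le4x_j+2$ (this says $x_{j-1}+1\le x_j$) and $4x_j+3\le5x_j+1$.

(ii) Elements of $\mathbb B$ below $4x_k+1$ are at most $2x_k$, so their sums are at most $4x_k$. Adding $[x_k+1,2x_k]$ to itself gives $[2x_k+2,4x_k]$. The number $2x_k+1$ comes from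
$$[x_{k-1}+1,2x_{k-1}]+[x_k+1,2x_k]=[x_{k-1}+x_k+2,\,2x_{k-1}+2x_k],$$
because $x_{k-1}+1\le x_k$ and $x_{k-1}\ge1$. $\square$

**Step 2: the definition of $S^*$.** We start the basic classes early and the reporting classes late, so that below the starting point nothing can go wrong. Let $q^*=2x_1$ and $M^*=(q^*+1)m$. Let $S^*$ consist of:

- $K_0\cup F$;
- $d_q$ for $d\in D$ and $q\ge x_0+1$; $a_q$ for $q\in\mathbb A$; $b_q$ for $q\in\mathbb B$;
- for $q>q^*$ only: $u_q$ if $q\notin\mathbb A+\mathbb A$, otherwise $u^*_q$; $v_q$ if $q\notin\mathbb B+\mathbb B$, otherwise $v^*_q$; $a^*_q$ if $q\notin\mathbb A$; $b^*_q$ if $q\notin\mathbb B$.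

The elements of $S^*\setminus(K_0\cup F)$ are called *long*. They have residues in $T$ and lie in blocks $q\ge x_0+1=8m+1$, so they exceed $8m^2$. The elements of $K_0$ are $<m$, and those of $F$ lie in $(2m^2,4m^2)$.

**Step 3: the rules (6) hold.** This is the point of the choice (10).

**Lemma 13.** For $q>q^*$:

(a) $q\in\mathbb A$ iff $b_{q-1}\notin S^*$ and $v_{q-1}\notin S^*$;

(b) $q\in\mathbb B$ iff $a_q\notin S^*$ and $u_q\notin S^*$.

*Proof.* Recall that $b_{q-1}\in S^*$ iff $q-1\in\mathbb B$, and $a_q\in S^*$ iff $q\in\mathbb A$.

(a) Let $q\in\mathbb A$. Then $q\in[2x_k+2,4x_k+1]$ with $k\ge1$, since $q>2x_1$, and $q-1\in[2x_k+1,4x_k]$. So $q-1\notin\mathbb B$, and $q-1\in\mathbb B+\mathbb B$ by Lemma 12(ii). Thus $b_{q-1}$ and $v_{q-1}$ are both absent. Now let $q\notin\mathbb A$. If $q$ is the first element $4x_k+2=x_{k+1}+1$ of a $\mathbb B$-interval, then $k\ge1$ because $q>2x_1$, so $q-1=4x_k+1>q^*$ is not in $\mathbb B+\mathbb B$ by Lemma 12(ii), and $v_{q-1}\in S^*$. Otherwise $q$ is a non-first element of a $\mathbb B$-interval or a gap $2x_k+1$, and then $q-1\in\mathbb B$ and $b_{q-1}\in S^*$. (This includes $q=q^*+1=2x_1+1$.)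

(b) If $q\in\mathbb B$, then $q\in[x_k+1,2x_k]$ with $k\ge2$, since $q>2x_1$. So $q\notin\mathbb A$ and $a_q\notin S^*$; also $q\in\mathbb A+\mathbb A$ by Lemma 12(i), so $u_q\notin S^*$. If $q\in\mathbb A$, then $a_q\in S^*$. In the remaining case $q=2x_k+1$ with $k\ge1$; then $q\notin\mathbb A+\mathbb A$ by Lemma 12(i), and $u_q\in S^*$. $\square$

## 14. The covered numbers beyond $M^*$

**Lemma 14.** Let $q>q^*$, $0\le c<m$ and $n=c_q$. Then $n$ is covered by $S^*$:

- always, if $c\notin Sp$; never, if $c\in D\cup E$;
- for $c=u$ iff $q\in\mathbb A+\mathbb A$; for $c=v$ iff $q\in\mathbb B+\mathbb B$; for $c=a$ iff $q\notin\mathbb A$; for $c=b$ iff $q\notin\mathbb B$;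
- for $c=a^*,b^*,u^*,v^*$ iff $a_q,b_q,u_q,v_q$, respectively, is in $S^*$.

*Proof.* **Step 1: residues outside $Sp$.** The filler covers these. By Lemma 10 pick $d\in D$ with $c-d\notin Q$, and $\varphi\in F$ with $\varphi\equiv c-d$. Then $n-\varphi\equiv d$. Since $q^*=2(4\cdot8m+1)=64m+2$,
$$n-\varphi\ge(q^*+1)m-4m^2=(60m+3)m>(8m+2)m=(x_0+2)m .$$
So $n-\varphi=d_{q'}$ with $q'\ge x_0+1$, which is in $S^*$, and $n$ is covered.

**Step 2: the possible sums in $Sp$.** Let $c\in Sp$ and $n=y+z$ with $y,z\in S^*$. Not both are in $K_0\cup F$, since such sums are $<8m^2<n$. If one is in $F$ and the other is long, the former has residue in $Sp-T=Q$, contradicting Lemma 6. If one is $\kappa_i$ and the other is long, Lemma 11(i) leaves only its eight cases. If both are long, Lemma 11(ii) leaves only $a+a=u$ and $b+b=v$.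

**Step 3: translation to blocks.** The identities (8) and (9) tell which blocks the summands come from. The long elements with residue $a$ are exactly the $a_{q'}$ with $q'\in\mathbb A$, and those with residue $b$ are exactly the $b_{q'}$ with $q'\in\mathbb B$. Hence:

- numbers with residue in $D\cup E$ are never covered, as these residues are not among the targets in Step 2;
- $u_q$ is covered iff $q\in\mathbb A+\mathbb A$, and $v_q$ iff $q\in\mathbb B+\mathbb B$;
- $a_q$ is covered iff $b_{q-1}\in S^*$ or $v_{q-1}\in S^*$, and $b_q$ is covered iff $a_q\in S^*$ or $u_q\in S^*$;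
- $a^*_q,b^*_q,u^*_q,v^*_q$ are covered iff $a_q,b_q,u_q,v_q$, respectively, is in $S^*$.

By Lemma 13, the third line says that $a_q$ is covered iff $q\notin\mathbb A$, and $b_q$ iff $q\notin\mathbb B$. $\square$

## 15. Sum-freeness and the input $\pi w^\infty$

**Step 1: $S^*$ is sum-free above $M^*$.** An element of $S^*$ that is $\ge M^*$ lies in a block $q>q^*$ and is long. We compare the definition of $S^*$ with Lemma 14. The elements $d_q$ are uncovered. If $a_q\in S^*$, then $q\in\mathbb A$ and $a_q$ is uncovered; likewise $b_q$. If $u_q\in S^*$, then $q\notin\mathbb A+\mathbb A$ and $u_q$ is uncovered; likewise $v_q$. A starred element is in $S^*$ only when its unstarred partner is not, and then it is uncovered. So no element of $S^*$ that is $\ge M^*$ is a sum of two elements of $S^*$.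

**Step 2: $S^*$ is sum-free below $M^*$.** Let $z=y+y'$ with $z<M^*$ and $y,y',z\in S^*$.

First let $z\in K_0\cup F$. Then $y,y'<z<4m^2$, so $y,y'\in K_0\cup F$. If $z\in K_0$, then $z<m$, so $y,y'\in K_0$, contradicting Lemma 11(iii). If $z\in F$: two elements of $K_0$ have sum $<2m<z$; two elements of $F$ have sum $>4m^2>z$; one of each would give two elements of $F$ differing by less than $m$, contrary to Lemma 6.

Now let $z$ be long. Then $z>8m^2$, so some summand is long. Below $M^*$ the set $S^*$ contains no elements of classes $u,v,a^*,b^*,u^*,v^*$, so $z$ has residue in $D\cup\{a,b\}$, and a long summand, being smaller than $z$, also has residue in $D\cup\{a,b\}$. A summand in $F$ together with a long one is impossible, since its residue would lie in $Q$. Two long summands give, by Lemma 11(ii), residue $u$ or $v$, which is excluded. So one summand is some $\kappa_i$ and the other is long, and Lemma 11(i) with target $a$ or $b$ leaves $\kappa_1,\kappa_2,\kappa_3,\kappa_4$. The cases $\kappa_3,\kappa_4$ need a long element of class $u$ or $v$ below $M^*$, and there is none. The case $b_q=a_q+\kappa_1$ requires $q\in\mathbb A\cap\mathbb B=\emptyset$.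 The case $a_q=b_{q-1}+\kappa_2$ requires $q-1\in\mathbb B$ and $q\in\mathbb A$; but $q-1\in[x_k+1,2x_k]$ gives $q\in[x_k+2,2x_k+1]$, which is disjoint from $\mathbb A$. So $S^*$ is sum-free.

**Step 3: the bits.** By Lemma 3, the input producing $S^*$ is a finite word $\pi$ (the bits of the uncovered $n<M^*$) followed by the bits of the uncovered $n\ge M^*$. By Lemma 14, in each block $q>q^*$ every slot contains exactly one uncovered number, and there are no others:

- in slot $l_1$ it is $a_q$ if $q\in\mathbb A$, and $a^*_q$ otherwise; in slot $l_3$ it is $b_q$ if $q\in\mathbb B$, and $b^*_q$ otherwise;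
- in slot $l_2$ it is $u_q$ if $q\notin\mathbb A+\mathbb A$, and $u^*_q$ otherwise; in slot $l_4$ it is $v_q$ if $q\notin\mathbb B+\mathbb B$, and $v^*_q$ otherwise;
- in any other slot it is the single number $d_q$ or $e_q$ there.

In the slots $l_1,\dots,l_4$ and in the $D$-slots this uncovered number lies in $S^*$ by definition and has bit $1$. In the $E$-slots it does not lie in $S^*$: it is too large for $K_0\cup F$, and its residue is not in $T$. So it has bit $0$. The slots are ordered by their index, and slot $l$ has bit $W_l$, so each block contributes exactly $W_1W_2\cdots W_L$. The input is $\pi W^\infty=\pi w^\infty$.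

**Step 4: aperiodicity.** We have $[a_q\in S^*]=[q\in\mathbb A]$. This sequence has infinitely many $1$'s, and arbitrarily long runs of $0$'s on the intervals $[x_k+1,2x_k]$. By Lemma 5 with $c=a$, $S^*$ is not ultimately periodic. This proves the "if" part of Theorem 2; the "only if" part was shown in Section 1.

For $w=1$ there are no $E$-slots. All bits read from block $q^*+1$ on are $1$, so every uncovered $n\ge M^*$ is in $S^*$. In other words, every $n\ge M^*$ with $n\notin S^*$ lies in $S^*+S^*$, although $S^*$ is not ultimately periodic. $\blacksquare$
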